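# Integral points counted by a triple logarithm over function fields

## 1. A first guess: an infinite supply of integral points cannot be sparser than $\log\log H$

Take a smooth variety over a function field, look at its integral points, and count those of height at most $H$. Suppose there are infinitely many. Can the count be as small as a constant times $\log\log\log H$? The answer that one would first guess is no. There are three obvious ways to produce infinitely many points: adding, multiplying by a unit, applying Frobenius. We shall see that they give counts of size $H$, $\log H$, $\log\log H$, and there is no fourth obvious operation in sight. First we fix the terms, then we test the guess.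

**Setting.** Let $F$ be a finitely generated field of transcendence degree $1$ over a finite field $\mathbf F_p$, with finite field of constants $\mathbf F_q$, and let $R\subset F$ be a subring that is finitely generated as a ring and has fraction field $F$. For $P=[x_0:\dots:x_n]\in\mathbf P^n(F)$ put
$$h(P)=\sum_w\max_i\bigl(-w(x_i)\bigr)\deg w,\qquad \mathrm{Ht}(P)=q^{h(P)},$$
where $w$ runs over the places of $F$, normalized with value group $\mathbf Z$, and $\deg w=[\kappa(w):\mathbf F_q]$. By the product formula $\sum_w w(\lambda)\deg w=0$ for $\lambda\in F^\times$, the choice of homogeneous coordinates does not matter. For every real $B$ the set $\{P\in\mathbf P^n(F):\mathrm{Ht}(P)\le B\}$ is finite. Let $V$ be a smooth quasi-projective variety over $F$, let $\mathcal V$ be a scheme, quasi-projective of finite type over $\operatorname{Spec}R$, with generic fibre $V$, and put $V(R)=\mathcal V(R)\subset V(F)$. Fix a locally closed embedding $V\hookrightarrow\mathbf P^n_F$ and define, for real $H\ge1$,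
$$\mathcal N_{V(R)}(H)=\#\{P\in V(R):\mathrm{Ht}(P)\le H\}.$$

The question is whether such data exist with

(i) $\mathcal N_{V(R)}(H)\to\infty$ as $H\to\infty$, and

(ii′) $\mathcal N_{V(R)}(H)\le c\,\log\log\log H$ for some constant $c>0$ and all sufficiently large $H$.

It comes from a book that asks, over $\overline{\mathbf Q}$, for a variety with (i) and with the bound $c\log\log H$ in place of (ii′). The book remarks, citing a remark of Mumford, that over function fields such varieties do exist, and adds: "Even for function fields it is not known if there are varieties in which the bound in (ii) is replaced by $\log\log\log(H)$."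

Most of the time we have $F=\mathbf F_p(t)$, $q=p$. The places are then the monic irreducible polynomials and $\infty$, where $w_\infty=-\deg$ and $\deg w_\infty=1$. For $R=\mathbf F_p[t]$ and $z\in R^n\subset\mathbf A^n(F)\subset\mathbf P^n(F)$, $z\ne0$, the homogeneous coordinate $1$ makes every finite place contribute $0$, so
$$\mathrm{Ht}(z)=p^{\max_i\deg z_i}. \tag{1}$$
For instance $(t^2+1,t)$ has height $p^2$.

**Test 1: the affine line, $R=\mathbf F_p[t]$.** By (1) we count polynomials of degree at most $\lfloor\log_pH\rfloor$ (with $0$, of height $1$), so $\mathcal N(H)=p^{\lfloor\log_pH\rfloor+1}$. This lies between $H$ and $pH$.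

**Test 2: the multiplicative group, $R=\mathbf F_p[t,t^{-1}]$.** The units are $\gamma t^k$ with $\gamma\in\mathbf F_p^\times$, $k\in\mathbf Z$. In $\mathbf P^1$ the point $[1:\gamma t^k]$ has height $p^{|k|}$, the contribution coming from $\infty$ if $k\ge0$ and from the place $t$ if $k<0$. So $\mathcal N(H)=(p-1)(2\lfloor\log_pH\rfloor+1)$.

**Test 3: a curve built for Frobenius, $R=\mathbf F_p[t]$, $p\ge5$.** In $\mathbf A^3$ with coordinates $b,y,z$ consider
$$b^2-1=(t^2-1)y^2,\qquad b^2+2b=(t^2+2t)z^2. \tag{2}$$
With $Q=p^s$, the $Q$-th power map is additive and fixes $2$, so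
$$b=t^Q,\qquad y=(t^2-1)^{(Q-1)/2},\qquad z=(t^2+2t)^{(Q-1)/2}$$
is a solution. Section 4 shows that, up to the signs of $y$ and $z$, there is no other. The largest degree is $p^s$, so we shall get $\mathcal N(H)=4(\lfloor\log_p\log_pH\rfloor+1)$ for $H\ge p$.

The guess looks well supported. Frobenius multiplies degrees by $p$, so the $s$-th point of an orbit has degree about $p^s$ and height about $p^{p^s}$, which is where $\log\log H$ comes from. For a triple logarithm one needs points whose degrees themselves run through something like $p^{p^s}$, and no algebraic map makes that jump. The guess is nevertheless wrong. We will not find a faster map. We keep the Frobenius orbit $t^{p^n}$ and write equations that throw away every $n$ that is not a power of $p$.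

## 2. What is true

From here on $p\ge5$ is a prime, $R=\mathbf F_p[t]$, $F=\mathbf F_p(t)$, $\mathbf N=\{0,1,2,\dots\}$, unless stated otherwise.

**Theorem A.** For every prime $p\ge5$ there is an affine scheme $\mathcal V\subset\mathbf A^{28}_R$, étale over $\mathbf A^{16}_R$ (so $V=\mathcal V_F$ is smooth affine of dimension $16$), with
$$\mathcal N_{V(R)}(H)=2^9p^{12}\log_p\log_p\log_pH+O(1)\qquad(H\to\infty).$$
In particular (i) and (ii′) hold. They also hold for each connected component of $V$, which is geometrically integral.

**Theorem B.** For every $r\ge1$ there is a smooth affine $V/F$ with a model over $R$ such that $\mathcal N_{V(R)}(H)\to\infty$ and $\mathcal N_{V(R)}(H)\le c\log^{(r)}H$ for large $H$, where $\log^{(r)}$ is the $r$-fold iterated logarithm.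

Recall that $S\subset\mathbf N$ is recursively enumerable if some algorithm, possibly running forever, prints exactly the elements of $S$; and $g:\mathbf N\to\mathbf N$ is computable if an algorithm computes $g(N)$ from $N$.

**Theorem C.** (1) For every recursively enumerable $S\subset\mathbf N$ there is a smooth affine $R$-scheme $\mathcal V\subset\mathbf A^M_R$, one of whose coordinates maps $\mathcal V(R)$ onto $\{t^n:n\in S\}$ with fibres of bounded finite cardinality. Consequently, for every computable nondecreasing unbounded $g:\mathbf N\to\mathbf N$ there is a smooth affine $V$ with a model over $R$, with $\mathcal N_{V(R)}\to\infty$ and $\mathcal N_{V(R)}(H)\le g(\lfloor H\rfloor)$ for all large $H$.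

(2) Conversely, for any data as in the setting of Section 1 (any $F,R,\mathcal V$) with $\mathcal N_{V(R)}(H)\to\infty$, there is a computable nondecreasing unbounded $g$ with $\mathcal N_{V(R)}(H)\ge g(\lfloor H\rfloor)$ for all $H\ge1$.

So the answer to the question is yes. Theorems A, B and C(2) are proved in full below. C(1) also uses one published theorem, quoted in Section 11.

## 3. Artin–Schreier equations make any system smooth

A polynomial system with sparse solutions may well define a singular scheme. The first thing to do is to make smoothness automatic, so that afterwards we may write any equations we like.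

**Lemma 1.** If $w,f\in R$ and $w^p-w=f^2$, then $f=0$ and $w\in\mathbf F_p$.

*Proof.* If $w$ is constant, then $w\in\mathbf F_p$, so $f^2=w^p-w=0$. Suppose $w$ is not constant. Then $\prod_{c\in\mathbf F_p}(w-c)=w^p-w=f^2\neq0$. The factors are pairwise coprime, since their differences are nonzero constants, so each of them is a constant times a square. Write $w=\alpha a^2$ and $w-1=\beta b^2$, and choose $\alpha_1,\beta_1\in\overline{\mathbf F}_p$ with $\alpha_1^2=\alpha$, $\beta_1^2=\beta$. Then
$$(\alpha_1a-\beta_1b)(\alpha_1a+\beta_1b)=w-(w-1)=1\quad\text{in }\overline{\mathbf F}_p[t].$$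
Both factors are units, hence constants. Their sum $2\alpha_1a$ is constant, so $w=\alpha a^2$ is constant, a contradiction. ∎

For example, $w^p-w=z^2$ is a smooth affine curve over $F$ whose points over $R$ are exactly $(z,w)=(0,w)$ with $w\in\mathbf F_p$. The non-smooth way of writing "$z=0$ twice", namely $z^2=0$, has become smooth at the price of $p$ copies.

**Proposition 2.** Let $f_1,\dots,f_r\in R[Z_1,\dots,Z_N]$ and let $\mathcal V\subset\mathbf A^{N+r}_R$ be defined by $w_i^p-w_i=f_i(Z)^2$ for $1\le i\le r$. Then $\mathcal V$ is étale over $\mathbf A^N_R$, and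
$$\mathcal V(R)=\{z\in R^N:f_1(z)=\dots=f_r(z)=0\}\times\mathbf F_p^r .$$

*Proof.* There are $r$ equations in the $r$ extra variables $w_i$, and their Jacobian matrix with respect to the $w_i$ is $-I$ because $pw_i^{p-1}=0$. By the Jacobian criterion $\mathcal V\to\mathbf A^N_R$ is étale. The description of $\mathcal V(R)$ is Lemma 1 applied to each equation. ∎

The next lemma is needed only for the last sentence of Theorem A. There $V=\mathcal V_F$, and $G=\mathbf F_p^r$ acts on $\mathcal V$ by translating $w$.

**Lemma 3.** In the situation of Proposition 2, every connected component $V_1$ of $V$ contains at least one of the $p^r$ points of $\mathcal V(R)$ above each solution $z$. If $\mathcal V_1$ is the schematic closure of $V_1$ in $\mathcal V$, then $\mathcal V_1(R)=\mathcal V(R)\cap V_1(F)$. If $V_1$ has an $F$-point, it is geometrically integral.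

*Proof.* The map $V\to\mathbf A^N_F$ is finite (each $w_i$ satisfies a monic equation) and étale, so the image of a component is closed and open in the connected space $\mathbf A^N_F$; hence every component surjects onto $\mathbf A^N_F$. On a geometric fibre the $w_i$ run through the roots of $w_i^p-w_i=f_i(z)^2$, which form a coset of $\mathbf F_p$ for each $i$, so $G$ acts simply transitively there. Every component meets a given geometric fibre, so $G$ permutes the components transitively. Now let $P\in\mathcal V(R)$ lie above $z$, in a component $V_2$, and choose $\gamma\in G$ with $\gamma V_2=V_1$. Then $\gamma P\in V_1$ still lies above $z$ and is an $R$-point.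

The generic fibre of $\mathcal V_1$ is $V_1$, so $\mathcal V_1(R)\subset\mathcal V(R)\cap V_1(F)$. Conversely, let $P\in\mathcal V(R)$ have generic point in $V_1$. A function on $\mathcal V$ that vanishes on $V_1$ takes at $P$ a value in $R$ that is $0$ in $F$, hence is $0$ because $R\subset F$. So $P$ factors through $\mathcal V_1$.

Finally, a connected scheme of finite type over a field with a rational point is geometrically connected. A smooth geometrically connected variety is geometrically integral. ∎

From now on the task is purely one of equations: find polynomials over $R$ whose common zeros in $R^N$ are infinite in number and sparse.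

## 4. Pell equations that see only Frobenius powers

The aim of this section is to express "$b=a^{p^s}$ for some $s$" by polynomial equations, with finitely many choices of the auxiliary unknowns. Let $T_0=1$, $T_1=X$, $T_{k+1}=2XT_k-T_{k-1}$ be the Chebyshev polynomials over $\mathbf F_p$. For $k\ge1$, $T_k$ has degree $k$ and leading coefficient $2^{k-1}\neq0$. With $X=(Y+Y^{-1})/2$, induction on $k$ gives
$$T_k(X)=\tfrac12(Y^k+Y^{-k}), \tag{3}$$
because $(Y+Y^{-1})\cdot\frac12(Y^k+Y^{-k})-\frac12(Y^{k-1}+Y^{1-k})=\frac12(Y^{k+1}+Y^{-k-1})$.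

**Lemma 4.** Let $a\in R\setminus\mathbf F_p$ and $b,y\in R$ with $b^2-(a^2-1)y^2=1$. Then $b=\pm T_k(a)$ for some $k\ge0$.

*Proof.* **Step 1: a square root of $a^2-1$.** This step provides the ring in which the equation becomes a statement about units. Let $|\cdot|=p^{\deg}$ on $K_\infty=\mathbf F_p((1/t))$. By Hensel's lemma $1-a^{-2}$ has a square root congruent to $1$ modulo elements of absolute value $<1$, so there is $\delta\in K_\infty$ with $\delta^2=a^2-1$ and $\delta=a(1+\text{terms of absolute value}<1)$. Put $\eta=a+\delta$. As $2\ne0$, we have $|\eta|=|\delta|=|a|>1$, and $\eta(a-\delta)=a^2-\delta^2=1$. Moreover $\delta\notin F$. Otherwise $\delta\in R$, since $R$ is integrally closed, and then $(a-\delta)(a+\delta)=1$ makes $a\pm\delta$, hence $a$, constant. So $R[\delta]=R\oplus R\delta$, with conjugation $\delta\mapsto-\delta$ and norm $\mathrm N(u+v\delta)=u^2-(a^2-1)v^2$.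

**Step 2: reduction to small size.** This step divides out powers of $\eta$. Let $\varepsilon=b+y\delta$, of norm $1$, so $\varepsilon^{-1}=b-y\delta$. Changing the sign of $y$ if necessary, assume $|\varepsilon|\ge1$. Choose $k\ge0$ with $|\eta|^k\le|\varepsilon|<|\eta|^{k+1}$ and put $\varepsilon'=\varepsilon\eta^{-k}=b'+y'\delta$ with $b',y'\in R$; this is possible since $\eta^{-1}=a-\delta\in R[\delta]$. The norm of $\varepsilon'$ is $1$, and $1\le|\varepsilon'|<|a|$. Hence $|b'-y'\delta|=|\varepsilon'|^{-1}\le1$, and subtracting, $|2y'\delta|<|a|=|\delta|$. So $|y'|<1$, that is, $y'=0$, and $b'=\pm1$. Thus $\varepsilon=\pm\eta^k$.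

**Step 3: reading off $b$.** We have $b=\frac12(\varepsilon+\varepsilon^{-1})=\pm\frac12(\eta^k+\eta^{-k})$, and $a=\frac12(\eta+\eta^{-1})$. By (3) this says $b=\pm T_k(a)$. ∎

One Pell equation gives all $T_k(a)$, and that is a count of $\log H$ type. Two Pell equations, for $a$ and for $a+1$ simultaneously, cut this down.

**Lemma 5.** Let $a,b\in R$, $a\notin\mathbf F_p$. There exist $y,z\in R$ with
$$b^2-1=(a^2-1)y^2,\qquad b^2+2b=(a^2+2a)z^2 \tag{4}$$
if and only if $b=a^{p^s}$ for some $s\ge0$. In that case $y,z$ are nonzero and unique up to sign.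

*Proof.* **Step 1: the powers do satisfy (4).** If $b=a^Q$ with $Q=p^s$, then $b^2-1=(a^2-1)^Q$ and $b^2+2b=(a^2+2a)^Q$. Since $Q$ is odd, $y=(a^2-1)^{(Q-1)/2}$ and $z=(a^2+2a)^{(Q-1)/2}$ work. As $a$ and $b$ are nonconstant, $a^2-1$, $a^2+2a$, $b^2-1$, $b^2+2b$ are nonzero. So $y^2$ and $z^2$ are determined and nonzero, and $y,z$ are nonzero and unique up to sign.

**Step 2: from (4) to an identity of Chebyshev polynomials.** Assume (4). By Lemma 4, $b=\pm T_k(a)$. The second equation reads $(b+1)^2-1=((a+1)^2-1)z^2$, so Lemma 4 for $a+1$ gives $b+1=\pm T_l(a+1)$. If $b$ is constant, then $k=l=0$, so $b=\pm1$ and $b+1=\pm1$. But $b=-1$ gives $b+1=0$, and $b=1$ gives $2=\pm1$, both impossible for $p\ge5$. So $b$ is not constant, and comparing degrees, $k=l\ge1$. Since $a$ is transcendental over $\mathbf F_p$, we get an identity of polynomials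
$$\epsilon T_k(X)+1=\epsilon'T_k(X+1),\qquad\epsilon,\epsilon'\in\{\pm1\}.$$
The leading coefficients give $\epsilon=\epsilon'$, hence $T_k(X+1)-T_k(X)=\epsilon$.

**Step 3: solving the identity.** The point is that only $k=p^e$ survives. By (3), $T_{kl}=T_k\circ T_l$, and $T_p(X)=\frac12(Y^p+Y^{-p})=\frac12(2X)^p=2^{p-1}X^p=X^p$. Write $k=p^ek'$ with $p\nmid k'$. Then $T_k=T_{k'}(X^{p^e})=T_{k'}(X)^{p^e}$, since the coefficients lie in $\mathbf F_p$. So $\bigl(T_{k'}(X+1)-T_{k'}(X)\bigr)^{p^e}=\epsilon$, and $T_{k'}(X+1)-T_{k'}(X)$ is constant. Its coefficient at $X^{k'-1}$ is $k'2^{k'-1}\neq0$, because the terms of $T_{k'}$ of degree below $k'$ contribute only degrees below $k'-1$. So $k'=1$, the difference is $1$, and $\epsilon=1^{p^e}=1$. Therefore $b=T_{p^e}(a)=a^{p^e}$. ∎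

**Test 3 completed.** Lemma 5 with $a=t$ shows that (2) has exactly the $R$-points described, four for each $s$. Since $\deg y=\deg z=p^s-1$, the height is $p^{p^s}$, so $\mathcal N(H)=4(\lfloor\log_p\log_pH\rfloor+1)$ for $H\ge p$. The curve (2) is smooth. At a point of rank $<2$ the minors of the Jacobian matrix give $yz=0$, $(b+1)y=0$, $bz=0$. If $y\ne0$, then $b=-1$, and (2) gives $y=0$, a contradiction. If $y=0$, then $b=\pm1$, so $z=0$ and $b\in\{0,-2\}$, which is impossible for $p\ge5$.

**Iterating Frobenius gives more points.** The sensible first attempt at a third logarithm is to use the trick again: impose (4) for $(t,b)$ and then (4) for $(b,c)$. The solutions are $b=t^{p^s}$, $c=t^{p^{s+r}}$ with all $r,s\ge0$ and $16$ sign choices. The new square roots have degree $(p^r-1)p^s<p^{r+s}$, so the largest degree is $p^{r+s}$. With $M=\lfloor\log_p\log_pH\rfloor\ge0$ the count is $16\cdot\frac12(M+1)(M+2)$, larger than before. Chaining Frobenius adds exponents and does not exponentiate them. We need to filter the $n$ in $t^{p^n}$, and for that we need to speak about $n$.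

For this purpose we first make Lemma 5 remember which power of Frobenius was used, and remove the hypothesis that $a$ is nonconstant.

**Definition.** $\Phi$ is the set of $(a,x,b)\in R^3$ for which there is $n\ge0$ with $x=t^{p^n}$ and $b=a^{p^n}$. For instance $(t+1,t^p,t^p+1)\in\Phi$, and $(0,x,0)\in\Phi$ iff $x$ is some $t^{p^n}$.

**Lemma 6.** For $(a,x,b)\in R^3$ the following are equivalent: (1) $(a,x,b)\in\Phi$; (2) for $i=1,2$ the pair $(a_i,b_i)=(t^2a+it,\;x^2b+ix)$ satisfies (4) for some $y_i,z_i\in R$. If they hold, there are exactly $2^4$ choices of $(y_1,z_1,y_2,z_2)$.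

*Proof.* Note that $a_i=t(ta+i)$ is never constant, since $ta+i\ne0$. So Lemma 5 applies to it.

$(1)\Rightarrow(2)$: $b_i=x^2b+ix=(t^2a+it)^{p^n}=a_i^{p^n}$.

$(2)\Rightarrow(1)$: by Lemma 5, $b_i=a_i^{q_i}$ with powers $q_i$ of $p$. So the $b_i$ are nonconstant and $x\neq0$. We show $q_1=q_2$ by comparing degrees. Clearly $\deg a_1=\deg a_2>0$ (both are $1$ if $a=0$, and $2+\deg a$ otherwise). Also $\deg b_1=\deg b_2$. If $b=0$ this is clear. If $b\neq0$ and $x$ is nonconstant, then $\deg x^2b>\deg x$. If $b\ne0$ and $x$ is constant, then $b$ is nonconstant because $b_1$ is, and both degrees are $\deg b$. So $q_1=q_2=:Q$. Subtracting, $x=b_2-b_1=(a_2-a_1)^Q=t^Q$. Then $x^2b=b_1-x=t^{2Q}a^Q+t^Q-t^Q$, so $b=a^Q$.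

The count is four independent signs, each of a nonzero element, by Lemma 5. ∎

Lemmas 5 and 6 hold verbatim with $T$ in place of $t$, that is, over $\mathbf F_p[T]$. We use this once, in Section 9.

## 5. Additive polynomials bring the exponent down one floor

The number $n$ we care about sits two floors up in $t^{p^n}$. In a polynomial ring $\mathbf F_p[T]$ the element $T^n$ has $n$ one floor up, and there the property we want is easy to express.

**Lemma 7.** For $n\ge1$, $(T^n-1)(T-1)$ is a square in $\mathbf F_p[T]$ if and only if $n$ is a power of $p$ (including $n=1$).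

*Proof.* Write $n=p^sn'$ with $p\nmid n'$. The polynomial is $(T^{n'}-1)^{p^s}(T-1)$. If $n'>1$, the separable polynomial $T^{n'}-1$ has a root $\zeta\neq1$, and its multiplicity here is $p^s$, which is odd; so we do not have a square. If $n'=1$, the polynomial is $(T-1)^{p^s+1}$, and $p^s+1$ is even. ∎

By hand: $n=1$ gives $(T-1)^2$; $n=2$ gives $(T-1)^2(T+1)$, not a square; $n=p$ gives $(T-1)^{p+1}$.

**Definition.** For $a=\sum a_iT^i\in\mathbf F_p[T]$ put $a^\sharp=\sum a_it^{p^i}\in R$.

So $(T^n)^\sharp=t^{p^n}$ and $1^\sharp=t$. For $p=5$, $(T^2+2)^\sharp=t^{25}+2t$. The map $\sharp$ is $\mathbf F_p$-linear and injective, $\deg a^\sharp=p^{\deg a}$ for $a\neq0$, and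
$$(ab)^\sharp=a^\sharp\circ b^\sharp,\qquad (T^na)^\sharp=(a^\sharp)^{p^n}. \tag{5}$$
It is enough to check the first formula for $a=T^i$, where $a^\sharp\circ b^\sharp=(b^\sharp)^{p^i}=\sum_jb_jt^{p^{i+j}}=(T^ib)^\sharp$. The second formula is a special case. For example, with $p=5$, $(t^5+t)\circ(t^5+t)=t^{25}+2t^5+t=((T+1)^2)^\sharp$.

**Lemma 8.** For $a\ne0$: $a\mid b$ in $\mathbf F_p[T]$ if and only if $a^\sharp\mid b^\sharp$ in $R$.

*Proof.* If $b=ca$, then $b^\sharp=c^\sharp(a^\sharp)$, and $t\mid c^\sharp(t)$, so $a^\sharp\mid b^\sharp$. Conversely, write $b=ca+r$ with $r=0$ or $\deg r<\deg a$. Then $a^\sharp$ divides $b^\sharp-(ca)^\sharp=r^\sharp$, and if $r\ne0$, then $\deg r^\sharp=p^{\deg r}<p^{\deg a}=\deg a^\sharp$, impossible. So $r=0$. ∎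

So three operations of $\mathbf F_p[T]$ are visible in $R$ through $\sharp$: linear combinations, multiplication by $T^n$ (this is $\Phi$), and divisibility. By Lemma 7 we want to say that $c=(T^n-1)(T-1)$ is a square. The direct approach is to write $c^\sharp=(b^2)^\sharp=B\circ B$ with $B=b^\sharp$, and here it stops, since composition is not a polynomial operation. Indeed no $P\in R[Y]$ satisfies $B\circ B=P(B)$ for all additive $B$. For $B=t^{p^k}$ the left side has degree $p^{2k}=(\deg B)^2$, while the right side has degree at most $\deg_YP\cdot p^k+O(1)$.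

The way past this point is to say "$c=b^2$" using only the three visible operations. Take $m$ large and put
$$g=b+T^m,\qquad e=c+2T^mb+T^{2m}. \tag{6}$$
Then $e-g^2=c-b^2$, so $c=b^2$ iff $e=g^2$. Now $e^\sharp$ involves only $c^\sharp$, a Frobenius power of $B$, and $t^{p^{2m}}$, so no composition is needed. And $e=g^2$ can be enforced by divisibility plus size, since $g^2-1$ splits into the coprime factors $g-1$ and $g+1$. If both divide $e-1$, then $g^2-1\mid e-1$. As both are monic of degree $2m$, they are equal.

The shift by $1$ matters, for asking only that $g\mid e$ is too weak. With $m=2$, $b=T$, $c=-T$ we get $g=T^2+T$ and $e=T^4+2T^3-T=g^2-g$, so $g\mid e$, but $c$ is not a square.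

## 6. Squares recognized by divisibility

One more ingredient is required: the unknown $B$ is an arbitrary element of $R$, and we must force it to be of the form $b^\sharp$.

**Lemma 9.** Let $Q=p^k\ge p^2$, and let $A\in R$ with $A=0$ or $p\deg A<Q$. Then $A\in\mathbf F_p[T]^\sharp$ if and only if $t^Q-t^p+t$ divides $A^Q-A^p+A$.

*Proof.* **Step 1: turn the divisibility into an identity.** As $A$ has coefficients in $\mathbf F_p$, $A^Q=A(t^Q)\equiv A(t^p-t)$ modulo $t^Q-t^p+t$, and $A^p=A(t^p)$. So the divisibility says that $t^Q-t^p+t$, of degree $Q$, divides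
$$L(A):=A(t^p-t)-A(t^p)+A(t).$$
Since $L(A)=0$ or $\deg L(A)\le p\deg A<Q$, this means $L(A)=0$. (For instance $L(t^2)=-2t^{p+1}+2t^2\ne0$, and $t^2$ is indeed not additive.)

**Step 2: additive polynomials pass the test.** If $A=b^\sharp$, then $A(t^p-t)=A(t^p)-A(t)$, so $L(A)=0$.

**Step 3: only they pass.** We show by induction on $\deg A$, with no bound on the degree, that $L(A)=0$ implies $A\in\mathbf F_p[T]^\sharp$. If $A$ is constant, then $L(A)=A$, so $A=0$. Otherwise differentiate $L(A)=0$. As $(t^p)'=0$, we get $-A'(t^p-t)+A'(t)=0$. If $A'$ were nonconstant, the degrees $p\deg A'$ and $\deg A'$ would differ. So $A'$ is a constant $c$, and $A-ct$ has derivative $0$, that is, $A=ct+D^p$ with $D\in R$. As $p\deg D\le\deg A$ if $D\ne0$, and $\deg A\ge1$, $\deg D<\deg A$. The map $L$ is additive, $L(ct)=c(t^p-t)-ct^p+ct=0$, and $L(D^p)=L(D)^p$. So $L(D)=0$, and by induction $D=d^\sharp$. Then $A=(c+Td)^\sharp$. ∎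

**Lemma 10 (square lemma).** Let $X=t^{p^m}$ with $m\ge1$, and $C=c^\sharp$ with $0\ne c\in\mathbf F_p[T]$, $\deg c<m$. Consider the following system in unknowns $B,B_1,X_2,e_1,\dots,e_4\in R$ together with the eight auxiliary unknowns $y,z$ from Lemma 6:

(a) $(B,X,B_1)\in\Phi$ (four equations of type (4));

(b) $(X,X,X_2)\in\Phi$ (four equations of type (4));

(c) $Be_1=C$;

(d) $(X^p-t^p+t)e_2=B_1^p-B^p+B$;

(e) $(B+X-t)e_3=C+2B_1+X_2-t$;

(f) $(B+X+t)e_4=C+2B_1+X_2-t$.

If $c$ is a square in $\mathbf F_p[T]$, the system has exactly $2^9$ solutions; otherwise it has none. In every solution $B=b^\sharp$ with $b^2=c$, $B_1=B^{p^m}$ and $X_2=t^{p^{2m}}$.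

*Proof.* **Step 1: a solution forces $B=b^\sharp$ with $\deg b<m$.** This step prepares the translation to $\mathbf F_p[T]$. Let a solution be given. As $X=t^{p^m}$, (a) and (b) give $B_1=B^{p^m}$ and $X_2=X^{p^m}=t^{p^{2m}}$. By (c) and $C\ne0$, $B\neq0$ and $\deg B\le\deg C\le p^{m-1}$. Put $Q=p^{m+1}\ge p^2$. Then $p\deg B\le p^m<Q$, $X^p=t^Q$ and $B_1^p=B^Q$, so (d) is the divisibility of Lemma 9 for $A=B$. Hence $B=b^\sharp$, and $p^{\deg b}=\deg B\le p^{m-1}$ gives $\deg b<m$.

**Step 2: a solution forces $c=b^2$.** This step carries out the argument after (6), with $g,e$ as there. By linearity and (5), $B+X=g^\sharp$ and $C+2B_1+X_2=e^\sharp$, since $B_1=(T^mb)^\sharp$. As $t=1^\sharp$, (e) and (f) say that $(g-1)^\sharp$ and $(g+1)^\sharp$ divide $(e-1)^\sharp$. By Lemma 8, $g-1$ and $g+1$ divide $e-1$. They differ by the unit $2$, so they are coprime, and $g^2-1\mid e-1$. Because $\deg c<2m$ and $\deg(T^mb)<2m$, both $e-1$ and $g^2-1$ are monic of degree $2m$. So $e=g^2$, that is, $c=b^2$. In particular there is no solution if $c$ is not a square.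

**Step 3: counting when $c=b^2$.** By Steps 1 and 2, every solution has $B=(\pm b)^\sharp$, $B_1=B^{p^m}$, $X_2=t^{p^{2m}}$. Conversely, take either sign and these values. Then (a) and (b) hold. (c) is solvable since $b\mid c$ (Lemma 8). (d) is solvable by Lemma 9, as $\deg b=\frac12\deg c<m$ gives $p\deg B\le p^m<Q$. (e) and (f) are solvable by Lemma 8, as $e-1=g^2-1$ for $g=\pm b+T^m$. The two values of $B$ are distinct, as $b\neq0$ and $p$ is odd. For each, (a) and (b) leave $2^4\cdot2^4$ choices of signs by Lemma 6. The elements $B$, $X^p-t^p+t$ (of degree $p^{m+1}$) and $B+X\mp t=(g\mp1)^\sharp$ (with $g\mp1$ monic of degree $m\ge1$) are nonzero, so the $e_i$ are determined. The total is $2\cdot2^8=2^9$. ∎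

Equation (c) is there for one reason. It bounds the degree of $B$, which both Lemma 9 and the comparison of monic polynomials need.

## 7. The equations whose solutions are indexed by $n=p^s$

We now combine Lemmas 7 and 10. We need a Frobenius power that carries $n$, the element $C=c^\sharp$ with $c=(T^n-1)(T-1)=T^{n+1}-T^n-T+1$, and an $X=t^{p^m}$ with $m>\deg c=n+1$. All of these should be polynomials in a single unknown $u$. If $u=t^{p^{n-1}}$, then $u^p=t^{p^n}$, $u^{p^2}=t^{p^{n+1}}$, and $u^{p^3}=t^{p^{n+2}}$. The shift by one keeps out $n=0$, where $c=0$. So let $(\Sigma)$ be the system (a)–(f) of Lemma 10 with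
$$X:=u^{p^3},\qquad C:=u^{p^2}-u^p-t^p+t. \tag{7}$$
Its unknowns are $u,B,B_1,X_2$, eight $y,z$'s and $e_1,\dots,e_4$, so there are $4+8+4=16$ of them; it has $4+4+4=12$ equations over $R$.

*Proof of Theorem A.* **Step 1: the solutions of $(\Sigma)$.** Here we show that they are indexed by $s\ge0$, with $2^9$ for each $s$. By (a), $u^{p^3}=X=t^{p^m}$ for some $m\ge0$. So $u=\gamma t^k$ with $\gamma\in\mathbf F_p^\times$, $\gamma=\gamma^{p^3}=1$ and $p^3k=p^m$. Hence $m\ge3$ and $u=t^{p^{m-3}}$. Put $n=m-2\ge1$. Then $u^p=t^{p^n}$, $u^{p^2}=t^{p^{n+1}}$, and $C=c^\sharp$ with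
$$c=T^{n+1}-T^n-T+1=(T^n-1)(T-1)\neq0,\qquad\deg c=n+1=m-1<m.$$
So the hypotheses of Lemma 10 hold. By Lemmas 10 and 7, solutions with this $u$ exist exactly when $n=p^s$ for some $s\ge0$, and then there are exactly $2^9$ of them.

For $s=0$ one can see them: $n=1$, $m=3$, $u=t$, $c=(T-1)^2$, $C=t^{p^2}-2t^p+t$, $B=\pm(t^p-t)$, $B_1=\pm(t^{p^4}-t^{p^3})$, $X_2=t^{p^6}$, and $g=T^3\pm(T-1)$.

**Step 2: the degrees of the coordinates.** This step locates the heights. Let $d$ be the maximal degree of the coordinates of a solution belonging to $s$; here $m=p^s+2$. As $\deg X_2=p^{2m}$, $d\ge p^{2m}$. For an upper bound, $\deg b=(m-1)/2$, so $\deg B=p^{(m-1)/2}$, and: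

- $\deg u\le p^m$, $\deg B\le p^{m-1}$, $\deg e_1\le\deg C=p^{m-1}$, and $\deg B_1=p^m\deg B\le p^{2m-1}$;
- $\deg e_3,\deg e_4\le p^{2m}$, since the right sides of (e), (f) have degree at most $p^{2m}$;
- $\deg e_2\le p^{m+1}\deg B=p^{m+1+(m-1)/2}\le p^{2m}$, since $(m-1)/2\le m-1$;
- by Lemma 5 the $y,z$ in (a), (b) have degree $(p^m-1)\deg a_i$, where $a_i=t^2B+it$ or $t^2X+it$ has degree at most $p^m+2$; and $(p^m-1)(p^m+2)\le p^{2m}+2p^m$.

So $p^{2m}\le d\le p^{2m}+2p^m\le p^{2m+1}$, that is,
$$p^{2p^s+4}\le d\le p^{2p^s+5}. \tag{8}$$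

**Step 3: the count.** Apply Proposition 2 to $(\Sigma)$ with $N=16$, $r=12$. We get $\mathcal V\subset\mathbf A^{28}_R$, étale over $\mathbf A^{16}_R$. Its $R$-points are the solutions of $(\Sigma)$ together with some $w\in\mathbf F_p^{12}$, so there are $2^9p^{12}$ for each $s$. The coordinates $w_i$ are constants, so by (1) the height is $p^d$. Put $\Lambda=\log_p\log_pH$. By (8) a point belonging to $s$ is counted if $2p^s+5\le\Lambda$, and only if $2p^s+4\le\Lambda$. For $y\ge1$ there are $\lfloor\log_py\rfloor+1$ integers $s\ge0$ with $p^s\le y$. With $y=(\Lambda-5)/2$ and $y=(\Lambda-4)/2$ both bounds are $\log_p\Lambda+O(1)$. Hence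
$$\mathcal N_{V(R)}(H)=2^9p^{12}\log_p\log_p\log_pH+O(1),$$
and (i) and (ii′) hold.

**Step 4: components.** By Lemma 3, a component $V_1$ of $V$ contains at least one of the $p^{12}$ points above each solution of $(\Sigma)$. So it has an $F$-point and is geometrically integral, and with the model $\mathcal V_1$ it has between $2^9$ and $2^9p^{12}$ integral points belonging to each $s$. The count of Step 3 then gives (i) and (ii′) for $V_1$. ∎

## 8. Sets defined with finitely many witnesses

To go further we want to restrict the exponent $n$ to much thinner sets than $\{p^s\}$. We therefore organize the method as a small calculus. The sets that matter are those defined by equations in which the auxiliary unknowns have a bounded number of values.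

**Definition.** $S\subset R^n$ is *ff* (finite-fold definable) if there are $f_1,\dots,f_r\in R[X_1,\dots,X_n,Y_1,\dots,Y_k]$ and a constant $C_0$ such that for $a\in R^n$ the number of $y\in R^k$ with $f_1(a,y)=\dots=f_r(a,y)=0$ is $0$ if $a\notin S$ and lies in $[1,C_0]$ if $a\in S$.

By Lemma 6, $\Phi$ is ff with $C_0=2^4$. A warning: the single equation $X_1Y_1=0$ has one solution $Y_1$ if $X_1\neq0$ but infinitely many if $X_1=0$. So it does not witness that $R$ is ff, although $R$ is (use no equation and no $Y$).

We use the following rules.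

(F1) Zero sets of polynomial systems are ff. Intersections, products, and preimages under polynomial maps over $R$ of ff sets are ff: put the systems together with separate auxiliary variables, or substitute. Finite unions are ff. If $S,S'\subset R^n$ have systems $f_i(X,Y)$ and $f'_i(X,Y')$, use a variable $\theta$ with
$$\theta(\theta-1)=0,\quad(1-\theta)f_i(X,Y)=0,\quad\theta Y_j=0,\quad\theta f_i'(X,Y')=0,\quad(1-\theta)Y_j'=0.$$
For $\theta=0$ this is the first system with $Y'=0$, for $\theta=1$ the second with $Y=0$.

(F2) If $S\subset R^{n+k}$ is ff and the fibres of $S\to R^n$ have bounded size, the image is ff: the last $k$ coordinates become auxiliary variables.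

(F3) If $S$ is ff and $f,g$ are polynomials with no common zero on $S$, then $\{s\in S:f(s)\mid g(s)\}$ is ff. Add the equation $f(s)e=g(s)$. If $f(s)\neq0$, there is at most one $e$; if $f(s)=0\ne g(s)$, there is none.

(F4) If $S$ is ff and polynomial functions $X(s),C(s)$ on $S$ always satisfy the hypotheses of Lemma 10, with $m=m_s$ and $c=c_s$, then $\{s\in S:c_s\text{ is a square in }\mathbf F_p[T]\}$ is ff. Add the system of Lemma 10, which has $2^9$ solutions or none.

(F5) $\Phi$ is ff, and so is $\{t^{p^n}:n\ge0\}$, the preimage of $\Phi$ under $x\mapsto(0,x,0)$.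

(F6) If $S\subset R$ is ff, Proposition 2 applied to its system (in the variables $X_1,Y_1,\dots,Y_k$) gives a smooth affine $V$ with an $R$-model such that a coordinate maps $V(R)$ onto $S$ with fibres of size at most $C_1:=C_0p^r$. By (1), a point above $s\neq0$ has height at least $p^{\deg s}$, so if $0\notin S$,
$$\mathcal N_{V(R)}(H)\le C_1\,\#\{s\in S:\deg s\le\log_pH\}. \tag{9}$$
If $S$ is infinite, then $V(R)$ is infinite and $\mathcal N_{V(R)}(H)\to\infty$.

**Definition.** A relation $\rho\subset\mathbf N^k$ is *1-ff* if $\{(t^{i_1},\dots,t^{i_k}):i\in\rho\}$ is ff, and *2-ff* if $\{(t^{p^{i_1}},\dots,t^{p^{i_k}}):i\in\rho\}$ is ff.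

So (F5) says that $\mathbf N$ is 2-ff, and also that the set of powers of $p$ is 1-ff. In all constructions below the auxiliary quantities are uniquely determined, so (F2) applies to them.

## 9. Arithmetic with exponents on the first and second floor

**Lemma 11.** The following are 1-ff: $\mathbf N$; addition; order; $\{(i,m,m'):i\ge1,\ i\mid m-m'\}$; $\{(i,p^n,p^ni):i,n\in\mathbf N\}$; multiplication.

*Proof.* **Step 1: $\mathbf N$.** We must define $\{t^i\}$ in $R$. For $i\ge1$ there is a unique $x=t^{p^n}$ with $p^n\le i<p^{n+1}$. For $x=t^{p^n}$ and $v\in R$ the conditions $x\mid v$, $tv\mid x^p$, $t-1\mid v-1$ say exactly that $v=t^i$ with such an $i$. The second makes $v=\gamma t^i$ with $i+1\le p^{n+1}$, the first gives $i\ge p^n$, the third gives $\gamma=1$. Rule (F3) applies, as $x$, $x^p$ and $t-1$ do not vanish. As $x$ is determined by $v$, (F2) shows that $\{t^i:i\ge1\}$ is ff. Add $\{1\}$ by (F1).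

**Step 2: the simple relations.** Addition is $t^{i+j}=t^it^j$, and order $i\le j$ is $t^i\mid t^j$. For $i\ge1$ (expressed by $t\mid t^i$) the congruence $i\mid m-m'$ is $t^i-1\mid t^m-t^{m'}$, where $t^i-1\ne0$. Finally $(t^i,t^{p^n},v)\in\Phi$ iff $v=t^{p^ni}$.

**Step 3: the function $i\mapsto i(i+1)$.** Multiplication will follow from it. Let $i\ge2p+1$ and let $Q$ be the unique power of $p$ with $i<Q\le pi$. We claim that $m=i(i+1)$ iff
$$m\ge1,\quad i\mid m,\quad(i+1)\mid m,\quad(i-1)\mid(m-2),\quad m\le Qi.$$
These conditions are 1-ff by Steps 1 and 2 ($Q$ ranges over a 1-ff set, $t^{pi}=(t^i)^p$, and $Qi$ comes from the relation $(i,p^n,p^ni)$). They hold for $m=i(i+1)$, because $i^2+i-2=(i-1)(i+2)$ and $i+1\le Q$. Conversely, they give $m=ki(i+1)$ with $k\ge1$, as $i$ and $i+1$ are coprime, and $k(i+1)\le Q\le pi$, so $k<p$. Modulo $i-1$ we have $i(i+1)\equiv2$, so $(i-1)\mid2(k-1)$, and $0\le2(k-1)<2p\le i-1$. Hence $k=1$. The finitely many pairs with $i\le2p$ are added by (F1).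

**Step 4: multiplication.** By Step 3, $i\mapsto i^2=i(i+1)-i$ is 1-ff. And $k=ij$ iff $i^2+j^2+2k=(i+j)^2$. ∎

On the second floor things are harder. Addition is 2-ff because $(t^{p^i},t^{p^j},b)\in\Phi$ iff $b=t^{p^{i+j}}$. Order is 2-ff by divisibility. Multiplication is not immediate, and we need it only when one factor is a power of $p$.

**Lemma 12.** $\{(i,l,il):i\ge0,\ l\in\{p^s:s\ge0\}\}$ is 2-ff.

*Proof.* The plan is to apply Lemma 6 in $\mathbf F_p[T]$, where the exponents are one floor lower, and to translate the resulting square conditions to $R$ with (F4).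

**Step 1: translation into squares in $\mathbf F_p[T]$.** Let $i,m\ge0$ and $l\ge1$; the condition $l\ge1$ says $t^p\mid t^{p^l}$. Lemma 6 over $\mathbf F_p[T]$ with $(a,x,b)=(T^i,T^l,T^m)$ says that "$l$ is a power of $p$ and $m=il$" holds iff for $j=1,2$, with
$$a_j=T^{i+2}+jT,\qquad b_j=T^{2l+m}+jT^l,$$
both $(b_j^2-1)/(a_j^2-1)$ and $(b_j^2+2b_j)/(a_j^2+2a_j)$ are squares in $\mathbf F_p[T]$. As $i+2>1$ and $2l+m>l\ge1$, the $a_j,b_j$ are nonconstant, so all numerators $k$ and denominators $d$ are nonzero.

**Step 2: quotients.** To avoid quotients, note that $k/d$ is a square in $\mathbf F_p[T]$ iff $d\mid k$ and $kd$ is a square. If $k/d=w^2$, then $kd=(wd)^2$. If $d\mid k$ and $kd=w^2$, then $(w/d)^2=k/d\in\mathbf F_p[T]$, so $w/d\in\mathbf F_p[T]$.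

**Step 3: translation to $R$.** Expanding, for instance $a_j^2-1=T^{2i+4}+2jT^{i+3}+j^2T^2-1$ and
$$b_j^2+2b_j=T^{4l+2m}+2jT^{3l+m}+j^2T^{2l}+2T^{2l+m}+2jT^l,$$
we see that $d,k,kd$ are fixed $\mathbf F_p$-linear combinations of powers $T^{\epsilon_0+\epsilon_1i+\epsilon_2l+\epsilon_3m}$ with $(\epsilon_0,\dots,\epsilon_3)$ in a fixed finite set of tuples of natural numbers. So $d^\sharp,k^\sharp,(kd)^\sharp$ are linear combinations of the elements $t^{p^{\epsilon_0+\epsilon_1i+\epsilon_2l+\epsilon_3m}}$, which we add as uniquely determined variables, because addition is 2-ff. By Lemma 8, $d\mid k$ is the condition $d^\sharp\mid k^\sharp$, ff by (F3). Finally $kd\ne0$ has degree at most $4l+2m+2i+4<M:=4l+2m+2i+5$. So "$kd$ is a square" is ff by (F4) with $X=t^{p^M}$, $C=(kd)^\sharp$. ∎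

The next lemma connects the two floors.

**Lemma 13.** $\{(i,p^i):i\in\mathbf N\}$ is 1-ff; that is, $\{(t^i,t^{p^i}):i\in\mathbf N\}$ is ff.

*Proof.* For $i=0$ add the single pair $(1,t)$. Let $i\ge1$ and $z=t^{p^i}$. We must produce $t^i$ from $z$. The idea is to read off $i$ from $K^i\equiv1+i(K-1)\pmod{(K-1)^2}$ for a suitable large $K$.

**Step 1: producing $t^{K^i}$.** Let $Q$ be the unique power of $p$ with $i<Q\le pi$, and put $K=p^Q$, $w=t^K=t^{p^Q}$, $w'=t^{K^i}=t^{p^{iQ}}$. The set of triples $(z,w,w')=(t^{p^i},t^{p^Q},t^{p^{iQ}})$ with $i\ge1$, $Q\in\{p^s\}$, $i<Q\le pi$ is ff. The product $iQ$ comes from Lemma 12; $i\ge1$ is $t^p\mid z$, $i<Q$ is $z^p\mid w$, and $Q\le pi$ is $w\mid t^{p^{pi}}$, where $t^{p^{pi}}$ is obtained by 2-ff addition.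

**Step 2: the candidate.** Let $v=t^{i'}$ be a monomial (Lemma 11) with $t^2v\mid w$, that is, $0\le i'\le K-2$. We now build, on the first floor, the numbers needed for a congruence modulo $(K-1)^2$. Let $(v,w,v_1)\in\Phi$ and $(w,w,w_2)\in\Phi$, so $v_1=v^K=t^{i'K}$ and $w_2=t^{K^2}$. Define $D$ by $Dw^2=tw_2$ and $U$ by $Uv=tv_1$. Then
$$D=t^{K^2-2K+1}=t^{(K-1)^2},\qquad U=t^{1+i'(K-1)}.$$

**Step 3: the congruence.** Impose $D-1\mid w'-U$, which is ff by (F3), as $D\ne1$. It says $(K-1)^2\mid K^i-1-i'(K-1)$. Since $K^i=(1+(K-1))^i\equiv1+i(K-1)\pmod{(K-1)^2}$, it is equivalent to $(K-1)\mid i-i'$. Now $0\le i'\le K-2$, and $0\le i<Q\le p^Q-2=K-2$. So it is equivalent to $i'=i$. All auxiliary quantities $w,w',v_1,w_2,D,U$ are determined by $(v,z)$, and they exist when $v=t^i$. By (F2) the lemma follows. ∎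

## 10. Arbitrarily many logarithms

*Proof of Theorem B.* Let $E_0(k)=k$ and $E_{j+1}(k)=p^{E_j(k)}$. We show by induction on $r\ge0$ that $S_r=\{t^{E_r(k)}:k\in\mathbf N\}$ is ff. For $r=0$ this is Lemma 11. If $S_r$ is ff, restrict the set of Lemma 13 to pairs with first entry in $S_r$, by (F1), and project to the second entry. The fibres have one element, so (F2) shows that $S_{r+1}$ is ff.

The set $S_r$ is infinite and does not contain $0$. By (F6) there is a smooth affine $V$ with an $R$-model, $\mathcal N_{V(R)}(H)\to\infty$, and by (9), for large $H$,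
$$\mathcal N_{V(R)}(H)\le C_1\#\{k:E_r(k)\le\log_pH\}\le C_1\bigl(1+\log_p^{(r+1)}H\bigr).$$
Since $\log p>1$, we have $\log_px\le\log x$ for $x\ge1$, so $\log_p^{(r+1)}H\le\log^{(r+1)}H$ for large $H$, and the right side is at most $2C_1\log^{(r+1)}H$ for large $H$. As $r\ge0$ was arbitrary, Theorem B follows. ∎

## 11. Every computable rate, and no slower one

**Lemma 14.** The function $(y,z)\mapsto y^z$ on $\mathbf N^2$ (with $0^0=1$) is 1-ff.

*Proof.* Put $\ell=yz+y+1$. First, $y^z+y<p^\ell$. If $y\ge1$, then $y\le p^y$ gives $y^z+y\le p^{yz}+p^y\le2p^{yz+y}<p^\ell$; if $y=0$, then $y^z+y\le1<p=p^\ell$. So $p^\ell-y\ge1$ and $y^z<p^\ell-y$. As $p^{\ell z}=(p^\ell)^z\equiv y^z\pmod{p^\ell-y}$, the number $y^z$ is the unique $w\in\mathbf N$ with $w<p^\ell-y$ and $(p^\ell-y)\mid p^{\ell z}-w$. The numbers $\ell$, $\ell z$, $p^\ell$, $p^{\ell z}$, $p^\ell-y$ are uniquely determined and 1-ff by Lemmas 11 and 13, and so are the order and congruence conditions. ∎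

We quote the following theorem (Yu. V. Matiyasevich, Zap. Nauchn. Sem. LOMI 40 (1974), 77–93; also J. P. Jones and Yu. V. Matijasevič, J. Symbolic Logic 49 (1984), 818–829): every recursively enumerable $S\subset\mathbf N$ has a *singlefold* exponential Diophantine representation. That is, there are expressions $P,Q$ built from $a,x_1,\dots,x_m$ and numerals by $+$, $\cdot$ and exponentiation such that $a\in S$ iff $P(a,x)=Q(a,x)$ for some $x\in\mathbf N^m$, and this $x$ is then unique. A toy case of such a representation is the set of even numbers, with the equation $a=2\cdot x$, where $x$ is determined by $a$.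

*Proof of Theorem C(1).* **Step 1: $\{t^n:n\in S\}$ is ff.** Take a singlefold representation of $S$ and introduce a variable for every subexpression. Addition, multiplication and exponentiation are 1-ff by Lemmas 11 and 14, so the set of tuples $(t^a,t^{x_1},\dots,t^{x_m},\dots)$ of all values with $P(a,x)=Q(a,x)$ is ff. Its projection to $t^a$ has fibres with at most one element, since $x$ is unique and determines all subexpressions. By (F2) the image $\{t^n:n\in S\}$ is ff, and (F6) gives the first assertion.

**Step 2: choosing $S$ for a given $g$.** Let $g$ be computable, nondecreasing and unbounded. Put $n_0=\min\{n:g(p^n)\ge1\}$ and $n_k=\min\{n>n_{k-1}:g(p^n)\ge(k+1)^2\}$ for $k\ge1$. These exist since $g$ is nondecreasing and unbounded, and can be computed in turn, so $S=\{n_k\}$ is infinite and recursively enumerable. Take the corresponding $V$, with $C_1$ as in (F6). Then $\mathcal N_{V(R)}\to\infty$. If $n_k\le\log_pH<n_{k+1}$ and $k+1\ge C_1$, then by (9), and using that $g$ is nondecreasing in the last step,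
$$\mathcal N_{V(R)}(H)\le C_1(k+1)\le(k+1)^2\le g(p^{n_k})\le g(\lfloor H\rfloor).$$
This covers all large $H$. ∎

*Proof of Theorem C(2).* Now $F,R,\mathcal V$ are arbitrary as in Section 1, and $R$ is generated as an $\mathbf F_p$-algebra by $y_1,\dots,y_r$. As each $\mathcal N_{V(R)}(H)$ is finite and they tend to infinity, $V(R)$ is infinite.

**Step 1: finite descriptions of the data.** We prepare for an algorithm. Write $R=\mathbf F_p[Y]/\mathfrak p$. Ideal membership in a polynomial ring over $\mathbf F_p$ is decidable, so equality in $R$, hence in $F$ and (by cross-multiplication) in $\mathbf P^n(F)$, is decidable. Cover $\mathcal V$ by finitely many affine open $R$-schemes of finite type ("charts"), each given by finitely many equations over the noetherian ring $R$. Cover the generic fibre of each chart by finitely many principal open sets on which the embedding into $\mathbf P^n_F$ is given by $n+1$ explicit polynomials with coefficients in $R$ in the chart coordinates, without common zero there; denominators can be cleared. All this is a finite amount of fixed information.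

**Step 2: finite descriptions of points.** This step shows that $\mathcal V(R)$ can be listed. Given an $R$-point, the preimages of the charts cover $\operatorname{Spec}R$. By quasi-compactness finitely many principal open sets $D(f_i)$, with $f_i\in R$ nonzero, cover $\operatorname{Spec}R$ so that each $D(f_i)$ maps into one chart. So the point is given by finitely many nonzero $f_i\in R$ with a witness $\sum g_if_i=1$ and, for each $i$, a solution in $R[1/f_i]$ of the equations of one chart, all giving the same $F$-point. Conversely, any such collection of data defines an $R$-point. On $D(f_if_j)$ the two maps to $\mathcal V$ agree at the generic point; since $\mathcal V$ is separated and $R$ is a domain, the locus where they agree is a closed subscheme of an integral scheme containing the generic point, hence everything, and the maps glue. The same argument shows that an $R$-point is determined by its $F$-point. Whether given data are valid is decidable. For the agreement of $F$-points we find, for each, a principal open set of Step 1 containing it, compute the image in $\mathbf P^n(F)$,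 and compare; $V(F)\to\mathbf P^n(F)$ is injective.

Running through all possible data, discarding the invalid ones and those with an image already found, we enumerate $\mathcal V(R)$ algorithmically without repetition as $P_1,P_2,\dots$. The list is infinite because $V(R)$ is. After clearing denominators the image of $P_k$ is written as $[x_0:\dots:x_n]$ with $x_j\in R$ given as polynomials in the $y$'s of degree at most $\delta_k$, with $\delta_k\in\mathbf N$ computable from $k$.

**Step 3: a bound for the height.** Let $l$ run over the indices with $y_l\ne0$. A monomial in the $y$'s of degree at most $\delta_k$ is $0$ or has $-w$ at most $\delta_k\sum_l\max(0,-w(y_l))$, and nonzero constants have $w=0$. So for every place $w$ and every $j$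
$$-w(x_j)\le\delta_k\sum_l\max(0,-w(y_l)).$$
Fix an integer $\kappa\ge\sum_l\sum_w\max(0,-w(y_l))\deg w$; the sum is finite, as each $y_l$ has finitely many poles. Multiplying by $\deg w$ and summing over $w$, we get $h(P_k)\le\delta_k\kappa$.

**Step 4: the function $g$.** Put $g(N)=\#\{k:1\le k\le N,\ q^{\delta_k\kappa}\le N\}$. It is computable, since $P_1,\dots,P_N$ can be found in finite time. It is clearly nondecreasing, and it is unbounded, because each $k$ is counted as soon as $N$ is large. If $k$ is counted in $g(\lfloor H\rfloor)$, then $\mathrm{Ht}(P_k)\le q^{\delta_k\kappa}\le\lfloor H\rfloor\le H$, and the $P_k$ are distinct. So $\mathcal N_{V(R)}(H)\ge g(\lfloor H\rfloor)$ for all $H\ge1$. ∎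

**Remark (monotonicity is needed in C(1)).** Let $f:\mathbf N\to\mathbf N$ be a computable injective enumeration of an undecidable recursively enumerable set $E$. Then $f$ is computable and, being injective, $f(N)\to\infty$. Yet no $V$ as in the setting satisfies both $\mathcal N_{V(R)}\to\infty$ and $\mathcal N_{V(R)}(H)\le f(H)$ for all integers $H\ge N_0$. Suppose there were one, and take $g$ from C(2). Given $n$, find $N\ge N_0$ with $N\ge1$ and $g(N)>n$. For all $m\ge N$,
$$f(m)\ge\mathcal N_{V(R)}(m)\ge g(m)\ge g(N)>n,$$
so $n\in E$ iff $n\in\{f(0),\dots,f(N-1)\}$. This would decide membership in $E$, a contradiction.
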